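# Limits along cocharacters and rational conjugacy

## A limit in $\bar k^2$ with $p$-th powers

Let $k$ be a field of characteristic $p>0$ with algebraic closure $\bar k$. Let $\mathrm{GL}_2$ act on $\bar k^2$ through the $p$-th powers of the matrix entries:
$$g\cdot(z_1,z_2)=(g_{11}^pz_1+g_{12}^pz_2,\ g_{21}^pz_1+g_{22}^pz_2).$$
This is an action because raising entries to the $p$-th power is a group homomorphism. Fix $s\in\bar k$, put $x=(s,1)$ and let $\lambda(a)=\mathrm{diag}(a,1)$. Then
$$\lambda(a)\cdot x=(a^ps,1)\longrightarrow x':=(0,1)\qquad(a\to 0).$$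

Can we get back from the limit $x'$ to $x$ with a group element? For $u_c=\begin{pmatrix}1&c\\0&1\end{pmatrix}$ we have $u_c\cdot x'=(c^p,1)$. If we may use all of $\bar k$, we take $c=s^{1/p}$ and succeed. If $c$ must lie in $k$, we succeed exactly when $s$ is the $p$-th power of an element of $k$.

The matrices $u_c$ are very special, so let us allow every $g\in\mathrm{GL}_2(k)$. Since $g\cdot x'=(g_{12}^p,g_{22}^p)$, the equation $g\cdot x'=x$ says $g_{22}=1$ and $g_{12}^p=s$. But then $u_c$ with $c=g_{12}\in k$ also does the job.

So two things happened. Conjugacy of $x$ and $x'$ over $\bar k$ does not give conjugacy by a rational $u_c$. Conjugacy by *some* rational matrix does: that matrix can be replaced by a rational $u_c$. The $u_c$ form the unipotent group attached to $\lambda$, and the subject of this talk is whether the second phenomenon is general.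

## Cocharacters, the groups $P_\lambda$ and $R_u(P_\lambda)$, and three known results

**Setting.** Let $k$ be any field and $G$ a reductive linear algebraic group defined over $k$, acting $k$-morphically on an affine $k$-variety $X$. Here $G$ may be non-connected. We identify $G$ and $X$ with their sets of $\bar k$-points, so "$x\in X$" means an arbitrary $\bar k$-point; it need not be $k$-rational. "$G$-conjugate" means conjugate by an element of $G=G(\bar k)$. A closed subset of $G$ is *$k$-defined* if its vanishing ideal in $\bar k[G]=\bar k\otimes_kk[G]$ is generated by elements of $k[G]$. We write $k_s\subseteq\bar k$ for the separable closure of $k$.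

**Limits.** Let $Y_{G,k}$ be the set of $k$-defined cocharacters $\lambda:\mathbb G_m\to G$. We say that $\lim_{a\to0}\lambda(a)\cdot x$ exists if the morphism $a\mapsto\lambda(a)\cdot x$ extends to a morphism $\mathbb A^1\to X$; the limit is the value at $0$.

**The groups attached to $\lambda$.** Put
$$P_\lambda=\{g\in G:\lim_{a\to0}\lambda(a)g\lambda(a)^{-1}\text{ exists}\},\qquad R_u(P_\lambda)=\{g\in G:\lim_{a\to0}\lambda(a)g\lambda(a)^{-1}=1\}.$$
The first is the R-parabolic subgroup attached to $\lambda$, the second is its unipotent radical, and both are $k$-defined if $\lambda\in Y_{G,k}$. For example, let $G=\mathrm{GL}_n$ and $\lambda(a)=\mathrm{diag}(a,1,\dots,1)$. Conjugation by $\lambda(a)$ multiplies the entries $(1,j)$, $j\ge2$, by $a$ and the entries $(j,1)$, $j\geq 2$, by $a^{-1}$, and fixes the others. So $P_\lambda$ is given by $g_{j1}=0$ for $j\ge2$, and $R_u(P_\lambda)$ consists of the matrices that agree with the identity outside the first row and have first row $(1,*,\dots,*)$. For $n=2$ these are the $u_c$.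

**Cocharacter-closed orbits.** The orbit $G(k)\cdot x$ is *cocharacter-closed* if for every $\lambda\in Y_{G,k}$ such that $\lim_{a\to0}\lambda(a)\cdot x$ exists, this limit lies in $G(k)\cdot x$. For example, let $\mathbb G_m$ act on $\bar k^2$ by $c\cdot(z_1,z_2)=(cz_1,c^{-1}z_2)$. The cocharacters are $a\mapsto a^m$. For $(1,1)$ a limit exists only if $m=0$, so $\mathbb G_m(k)\cdot(1,1)$ is cocharacter-closed. For $(1,0)$ and $m=1$ the limit is $(0,0)$, so $\mathbb G_m(k)\cdot(1,0)$ is not.

We take three results as known.

**Result 1.** If $x\in X$ and $\lambda$ is a cocharacter of $G$ such that $x'=\lim_{a\to0}\lambda(a)\cdot x$ exists and is $G$-conjugate to $x$, then $x'$ is $R_u(P_\lambda)$-conjugate to $x$.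

**Result 2.** Suppose $x\in X$ and $G(k)\cdot x$ is cocharacter-closed. Then for every $\lambda\in Y_{G,k}$ such that $x'=\lim_{a\to0}\lambda(a)\cdot x$ exists, $x'$ is $R_u(P_\lambda)(k)$-conjugate to $x$.

**Result 3.** Suppose $x\in X$ is such that the identity component $G_x^0$ of the stabilizer of $x$ is $k$-defined. Then for every $\lambda\in Y_{G,k}$ such that $x'=\lim_{a\to0}\lambda(a)\cdot x$ exists and is $G$-conjugate to $x$, $x'$ is $R_u(P_\lambda)(k)$-conjugate to $x$.

Result 1 is a statement over $\bar k$. Results 2 and 3 are rational versions, each with an extra hypothesis. The theorem of this talk is the full rational analogue of Result 1.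

**Main Theorem.** Let $x\in X$ and $\lambda\in Y_{G,k}$ be such that $x'=\lim_{a\to0}\lambda(a)\cdot x$ exists. If $x'$ is $G(k)$-conjugate to $x$, then $x'$ is $R_u(P_\lambda)(k)$-conjugate to $x$.

## Tori, rational points over perfect fields, and a point outside Results 2 and 3

**Tori.** Let $G$ be a torus. Conjugation by $\lambda(a)$ is trivial, so $R_u(P_\lambda)=1$, and the theorem claims $x'=x$. By hand: embed $X$ equivariantly into a $G$-module and let $x_\chi$ be the component of $x$ of weight $\chi$. Passing to the limit keeps the $x_\chi$ with $\langle\chi,\lambda\rangle=0$ and kills the others. An element $t\in G$ multiplies $x_\chi$ by $\chi(t)\neq0$, so it does not change the set of $\chi$ with $x_\chi\ne0$. If $x'=t\cdot x$, no component was killed, so $x'=x$.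

**Rational points over a perfect field.** Let $k$ be perfect and $x\in X(k)$. The closed subgroup $G_x$ is stable under $\mathrm{Gal}(\bar k/k)$, hence $k$-defined because $k$ is perfect, and the identity component of a $k$-defined group is $k$-defined. So Result 3 applies.

**Example 1.** If $x$ is not rational, this breaks down even over $\mathbb Q$. Let $G=\mathrm{GL}_3$ act naturally on $\bar{\mathbb Q}^3$, let $\lambda(a)=\mathrm{diag}(a,1,1)$, and
$$x=(s,1,\sqrt2),\qquad x'=(0,1,\sqrt2).$$
Suppose $g\in\mathrm{GL}_3(\mathbb Q)$ and $g\cdot x'=x$.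

Result 3 does not apply. The stabilizer of $x'$ is a nonempty open subset of the affine space $\{h\in M_3(\bar{\mathbb Q}):hx'=x'\}$, so it is connected. If it were $\mathbb Q$-defined, it would be Galois-stable, hence would also fix $(0,1,-\sqrt2)$. But $(0,1,\sqrt2)$ and $(0,1,-\sqrt2)$ are linearly independent, so some $h\in G$ fixes the first and doubles the second. The stabilizer of $x$ is the conjugate of $G_{x'}$ by the rational element $g$, so it is not $\mathbb Q$-defined either.

Result 2 does not apply. Along $\mathrm{diag}(1,a,a)$ the point $x$ tends to $(s,0,0)$. The coordinates of a vector in $\mathrm{GL}_3(\mathbb Q)\cdot(s,0,0)$ span a $\mathbb Q$-space of dimension at most $1$, those of $x$ one of dimension at least $2$. So this limit is not in $G(\mathbb Q)\cdot x$.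

Yet the conclusion holds. The first coordinate of $gx'=x$ reads $g_{12}+g_{13}\sqrt2=s$, so the matrix $u$ with first row $(1,g_{12},g_{13})$ and otherwise equal to the identity satisfies $u\cdot x'=x$, and $u\in R_u(P_\lambda)(\mathbb Q)$. The other two coordinates are instructive as well: $g_{22}+g_{23}\sqrt2=1$ and $g_{32}+g_{33}\sqrt2=\sqrt2$, and since $1,\sqrt2$ are independent over $\mathbb Q$ and $g$ is rational, $g_{22}=g_{33}=1$ and $g_{23}=g_{32}=0$. So $g$ does the right thing to the two *rational* vectors $(0,1,0)$ and $(0,0,1)$ separately: each is changed only by a multiple of $(1,0,0)$. This is the first ingredient of the proof.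

## Splitting a vector into rational vectors

**$k$-modules.** A *$k$-module* $W$ is a finite-dimensional $k$-vector space $W(k)$ with a $k$-defined rational representation of $G$; we write $W=\bar k\otimes_kW(k)$. There is a $G$-equivariant closed $k$-embedding of $X$ into a $k$-module (Kempf, *Instability in invariant theory*, Ann. of Math. 108 (1978), Lemma 1.1).

For $\lambda\in Y_{G,k}$ let $W=\bigoplus_mW_m$ be the decomposition into weight spaces of $\lambda$. Since $\lambda$ is $k$-defined, $W_m=\bar k\otimes W_m(k)$, and the projections $\mathrm{pr}_m:W\to W_m$ are $k$-defined. Put $W_{>0}=\bigoplus_{m>0}W_m$. On $W_m$ the element $\lambda(a)$ acts as $a^m$, so $\lim_{a\to0}\lambda(a)w$ exists and equals $w'$ if and only if $w'\in W_0$ and $w\in w'+W_{>0}$.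

Write $U=R_u(P_\lambda)$. If $u\in U$ and $w\in W_0$, then $\lambda(a)uw=(\lambda(a)u\lambda(a)^{-1})\lambda(a)w=(\lambda(a)u\lambda(a)^{-1})w\to w$, so
$$uw\in w+W_{>0}\qquad(u\in U,\ w\in W_0).\tag{1}$$

**Splitting.** Let $w\in W$. Choosing a $k$-basis of the $k$-span of the coordinates of $w$ with respect to a basis of $W(k)$, we can write
$$w=\sum_{i=1}^ne_iw_i,\qquad w_i\in W(k),\quad e_1,\dots,e_n\in\bar k\text{ linearly independent over }k\tag{2}$$
(for $w=0$ take $n=1$, $e_1=1$, $w_1=0$). Put $\tilde w=(w_1,\dots,w_n)\in W^n(k)$. Independence will be used in this form: if $v_i\in W(k)$ and $\sum_ie_iv_i=0$, then all $v_i=0$; one sees this on coordinates.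

**Lemma 1.** Let $W$ be a $k$-module, $\lambda\in Y_{G,k}$, $U=R_u(P_\lambda)$, $g\in G(k)$. Let $w\in W$ be fixed by $\lambda(\mathbb G_m)$ and suppose $gw\in U\cdot w$. With $\tilde w$ as in (2):

1. $\lambda(\mathbb G_m)$ fixes $\tilde w$;
2. $\lim_{a\to0}\lambda(a)\cdot g\tilde w=\tilde w$;
3. $g\in U\,G_{\tilde w}$.

*Proof.* For (1), we have $w\in W_0$. For $m\ne0$ we get $0=\mathrm{pr}_m(w)=\sum_ie_i\,\mathrm{pr}_m(w_i)$ with $\mathrm{pr}_m(w_i)\in W_m(k)$. By independence every $\mathrm{pr}_m(w_i)$ vanishes, so all $w_i\in W_0$.

For (2), write $gw=uw$ with $u\in U$. By (1), $gw-w\in W_{>0}$. So for $m\le0$,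
$$0=\mathrm{pr}_m(gw-w)=\sum_ie_i\,\mathrm{pr}_m(gw_i-w_i).$$
Because $g\in G(k)$, each $gw_i-w_i$ lies in $W(k)$, and hence $\mathrm{pr}_m(gw_i-w_i)\in W_m(k)$. By independence these all vanish, so $gw_i\in w_i+W_{>0}$. As $w_i\in W_0$, this says $\lim_{a\to0}\lambda(a)\cdot gw_i=w_i$ for each $i$.

For (3), the points $g\tilde w$ and $\tilde w$ of $W^n$ are $G$-conjugate, and by (2) the second is the limit of the first. Result 1 gives $u'\in U$ with $g\tilde w=u'\tilde w$. So $u'^{-1}g\in G_{\tilde w}$. $\square$

**The Main Theorem for perfect $k$.** Lemma 1 settles this case. Let $x=g\cdot x'$ with $g\in G(k)$, embed $X$ into a $k$-module $W$, and take $w=x'$. As a limit along $\lambda$, $x'$ is fixed by $\lambda(\mathbb G_m)$, and $gx'=x\in U\cdot x'$ by Result 1. By Lemma 1, $\tilde w=\lim_{a\to 0}\lambda(a)\cdot g\tilde w$. Now $g\tilde w$ is a $k$-point and $k$ is perfect, so its stabilizer is $k$-defined. Result 3 gives $u_0\in U(k)$ with $g\tilde w=u_0\tilde w$. So $u_0^{-1}g$ fixes all $w_i$, hence fixes $x'=\sum e_iw_i$, and $x=g\cdot x'=u_0\cdot x'$.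

**Example 2.** Over an imperfect field this argument stops at one point: *the stabilizer of a $k$-point need not be $k$-defined*. Let $k=\mathbb F_p(t)$, and let $\mathrm{GL}_3$ act on $\bar k^3$ through $p$-th powers of entries, as in the opening example. Take $\lambda(a)=\mathrm{diag}(a,1,1)$, $x=(s,1,t)$ with $s\in k$, and $x'=(0,1,t)$. Here $x'$ is a $k$-point, so the splitting (2) is $n=1$, $e_1=1$, $w_1=x'$, and nothing is gained. The equations $g_{i1}^p\cdot0+g_{i2}^p+g_{i3}^pt=x'_i$ for $g\cdot x'=x'$ are equivalent, after taking $p$-th roots, to $g\tau=\tau$ in the *natural* action, where $\tau=(0,1,t^{1/p})$. As in Example 1, the group $G_{x'}=G_\tau$ is connected. If it were $k$-defined, its $k_s$-points would be dense. But $t^{1/p}\notin k$ is purely inseparable over $k$, so $1,t^{1/p}$ are linearly independent over $k_s$; hence $g\in\mathrm{GL}_3(k_s)$ with $g\tau=\tau$ must have second and third columns $(0,1,0)^T$ and $(0,0,1)^T$. Such matrices form a closed subgroup of dimension $3$, while $\dim G_\tau=6$. So Result 3 cannot be applied to $x'$, nor to a $G(k)$-conjugate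 of it.

The same example shows a way out. In the natural module the group $G_{x'}$ is the stabilizer of $\tau$, and the vector $\tau$ is no longer rational: it splits as $1\cdot(0,1,0)+t^{1/p}\cdot(0,0,1)$. The stabilizer of *both* vectors is visibly $k$-defined. So one should change the module before splitting. We now make precise what the natural module does better.

## Reduced stabilizers

For $w$ in a $k$-module $W$ let $G_w$ be the stabilizer, a closed subgroup of $G=G(\bar k)$. Let $\mathcal G_w\subseteq G_{\bar k}$ be the scheme-theoretic stabilizer,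
$$\mathcal G_w(R)=\{h\in G(R):hw=w\text{ in }W\otimes_{\bar k}R\}\qquad(R\text{ a }\bar k\text{-algebra}).$$
Its ideal in $\bar k[G]$ is generated by the functions $h\mapsto\ell(hw-w)$ with $\ell\in W(k)^*$. Its $\bar k$-points form $G_w$, but its ideal need not be the full vanishing ideal of $G_w$.

**Example 3.** Let $\operatorname{char}k=p$ and let $\mathbb G_m$ act on $\bar k$ by $c\cdot z=c^pz$. The point $1$ has trivial stabilizer $G_1=\{1\}$, but $\mathcal G_1$ is given by the equation $c^p-1=(c-1)^p=0$ and is not reduced. In the module with action $c\cdot z=cz$, the scheme-theoretic stabilizer of $1$ is given by $c-1=0$, so it is the reduced trivial group.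

If $w\in W(k)$, the functions $h\mapsto \ell(hw-w)$ with $\ell\in W(k)^*$ lie in $k[G]$. If moreover $\mathcal G_w$ is reduced, they generate the full vanishing ideal of $G_w$. Hence:
$$\text{if }w\in W(k)\text{ and }\mathcal G_w\text{ is reduced, then }G_w\text{ is }k\text{-defined.}\tag{3}$$

In Example 2, $\mathcal G_{x'}$ is therefore not reduced. In the natural module $\mathcal G_\tau$ is given by linear equations, so it is reduced. The next lemma says that one can always pass to a module with reduced stabilizer, at the price that the new vector may be irrational.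

**Lemma 2.** Let $V$ be a $k$-module, $v\in V$, $H=G_v$. Then there are a $k$-module $W$ and $w\in W$ with $\mathcal G_w=H$ as schemes, where $H$ has its reduced structure.

The functions on the orbit $G\cdot v$ may be too few to see $H$ as a scheme: in Example 3 the orbit map $c\mapsto c^p$ is bijective, but not an isomorphism. So we use functions on $G/H$, and the orbit serves only to show that there are enough of them.

*Proof.* **Step 1: the orbit map is finite.** The orbit $O=G\cdot v$ is locally closed in $V$; give it the reduced structure, so that it is a smooth variety, and let $\overline O$ be its closure. Let $\pi:G/H\to O$ be the induced bijective $G$-equivariant morphism. It is quasi-finite, so it is finite over some nonempty open subset of $O$. By equivariance it is finite over every $G$-translate of that subset, and these translates cover $O$. Finiteness is local on the target, so $\pi$ is finite.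

**Step 2: an affine open piece of $G/H$ cut out by a global function.** Choose $f\in\bar k[\overline O]$ that vanishes on $\overline O\setminus O$ and is not identically zero; this is possible as $\overline O\setminus O$ is a proper closed subset of the affine variety $\overline O$ (take $f=1$ if it is empty). Then the locus $\overline O_f$ where $f\ne0$ is affine, nonempty and contained in $O$, so $O_f=\overline O_f$. Put $F_0=f\circ\pi\in\bar k[G/H]$. Since $\pi$ is finite, $Z:=\pi^{-1}(O_f)=(G/H)_{F_0}$ is affine.

**Step 3: global functions that embed this piece.** Let $b_1,\dots,b_r$ generate $\bar k[Z]$ as a $\bar k$-algebra. Since $G/H$ is noetherian and separated, $\bar k[Z]=\bar k[G/H]_{F_0}$. So there are $N\ge0$ and $F_i\in\bar k[G/H]$ with $F_i|_Z=F_0^Nb_i$ for $1\le i\le r$. Let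
$$\Phi=(F_0,\dots,F_r):G/H\to\mathbb A^{r+1}.$$
Then $Z=\Phi^{-1}(\{X_0\ne0\})$. The restriction $\Phi|_Z:Z\to\{X_0\ne0\}$ is a closed immersion: on coordinate rings $X_iX_0^{-N}\mapsto b_i$, so the map $\bar k[X_0,\dots,X_r,X_0^{-1}]\to\bar k[Z]$ is surjective. Consequently, for every $\bar k$-algebra $R$,
$$z\in Z(R),\ z'\in(G/H)(R),\ \Phi(z)=\Phi(z')\quad\Longrightarrow\quad z'=z.\tag{4}$$
Indeed $\Phi(z')=\Phi(z)$ is an $R$-point of $\{X_0\ne0\}$, so $z'\in Z(R)$, and a closed immersion is injective on $R$-points.

**Step 4: the module and the vector.** Regard the $F_i$ as elements of $\bar k[G]$ that are invariant under right translation by $H$. Let $G$ act on functions by $(\rho(h)F)(y)=F(yh)$. Since $k[G]$ is a union of finite-dimensional $\rho$-stable $k$-subspaces, and each $F_i$ is a $\bar k$-combination of finitely many elements of $k[G]$, there is a finite-dimensional $\rho$-stable $k$-subspace $W_1(k)\subseteq k[G]$ with all $F_i\in W_1=\bar k\otimes W_1(k)$. Put $W=W_1^{\,r+1}$ and $w=(F_0,\dots,F_r)\in W$.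

**Step 5: $\mathcal G_w=H$.** All $\bar k$-points of $H$ fix $w$, and $H$ is reduced, so $H\subseteq\mathcal G_w$. Conversely let $h\in\mathcal G_w(R)$, and pick $y_0\in G(\bar k)$ with $y_0H\in Z$. Evaluating $\rho(h)F_i=F_i$ at $y_0$ gives $F_i(y_0h)=F_i(y_0)$ in $R$ for all $i$. So the images of $y_0$ and $y_0h$ in $(G/H)(R)$ have the same image under $\Phi$, and the first lies in $Z(R)$. By (4) they are equal. Since $G\to G/H$ is an $H$-torsor, that is, $(y,h)\mapsto(y,yh)$ is an isomorphism $G\times H\to G\times_{G/H}G$, we get $h\in H(R)$. $\square$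

In Example 3, with $V=\bar k$, $v=1$, $H=1$: here $O=\bar k^*$, take $f=z$, so $F_0=c^p$; $\bar k[Z]$ is generated by $c,c^{-1}$, and with $N=1$ we get $F_1=c^{p+1}$, $F_2=c^{p-1}$. The stabilizer of $(F_0,F_1,F_2)$ under $\rho$ is given by $h^p=h^{p+1}=h^{p-1}=1$, which forces $h=1$ over every $R$.

The hypothesis that $H$ is the stabilizer of a vector was used in Step 2, and some such hypothesis is needed. For connected $G$, a Borel subgroup $B\neq G$ is not the stabilizer of any vector: the orbit map $G/B\to W$ of a vector fixed by $B$ goes from a connected complete variety to an affine one, so it is constant.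

## The minimal subgroup

We now have two moves on a stabilizer. Lemma 2 makes it reduced but may make the vector irrational. Lemma 1 makes the vector rational, but replaces the stabilizer by a possibly smaller one, whose scheme structure may again be non-reduced. Instead of alternating and hoping to stop, we start from a stabilizer that is already as small as possible: then the splitting move cannot shrink it, and both good properties hold at once.

**Proof of the Main Theorem.** Let $g\in G(k)$ with $x=g\cdot x'$, and put $U=R_u(P_\lambda)$.

**Step 1: the family of candidates.** We collect the subgroups that could replace $G_{x'}$ in the argument. Let $\mathcal H$ be the set of closed subgroups $H$ of $G$ such that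

- (a) $H\subseteq G_{x'}$;
- (b) $\lambda(\mathbb G_m)\subseteq H$;
- (c) $g\in UH$;
- (d) $H=G_v$ for some $k$-module $V$ and some $v\in V$ (a $\bar k$-point).

Condition (a) makes $H$ useful at the end, (b) and (c) are what Lemma 1 needs and reproduces, and (d) is what Lemma 2 needs.

**Step 2: $\mathcal H$ is not empty.** We check that $G_{x'}\in\mathcal H$. Condition (a) is trivial, and (d) holds by Kempf's embedding of $X$ into a $k$-module. As a limit along $\lambda$, $x'$ is fixed by $\lambda(\mathbb G_m)$, which is (b). By Result 1, $x=u\cdot x'$ for some $u\in U$. Then $u^{-1}g\cdot x'=u^{-1}\cdot x=x'$, so $u^{-1}g\in G_{x'}$, which is (c).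

**Step 3: a minimal candidate, made reduced and then split.** Since $G$ is a noetherian space, $\mathcal H$ has a minimal element $H$. By (d) and Lemma 2 there are a $k$-module $W$ and $w\in W$ with $\mathcal G_w=H$ as schemes. Split $w=\sum_ie_iw_i$ as in (2), with $\tilde w=(w_1,\dots,w_n)\in W^n(k)$, and put $H'=G_{\tilde w}$. Anything that fixes all $w_i$ fixes $w$, over every $\bar k$-algebra, so
$$\mathcal G_{\tilde w}\subseteq\mathcal G_w=H,\qquad H'\subseteq H.\tag{5}$$

**Step 4: $H'\in\mathcal H$.** This will allow us to use minimality. Condition (a) follows from $H'\subseteq H\subseteq G_{x'}$, and (d) holds with $V=W^n$, $v=\tilde w$. By (b) for $H$, the vector $w$ is fixed by $\lambda(\mathbb G_m)$. By (c) for $H$ we have $g=uh$ with $u\in U$ and $h\in H=G_w$, so $gw=uw\in U\cdot w$. So Lemma 1 applies: its part (1) is (b) for $H'$, and its part (3) is (c) for $H'$. Moreover, its part (2) gives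
$$\lim_{a\to0}\lambda(a)\cdot g\tilde w=\tilde w.\tag{6}$$

**Step 5: $H$ is $k$-defined.** By minimality $H'=H$. So the $\bar k$-points of $\mathcal G_{\tilde w}$ are those of $H$, and since $H$ is reduced, $H\subseteq\mathcal G_{\tilde w}$ as schemes. With (5), $\mathcal G_{\tilde w}=H$. So $\mathcal G_{\tilde w}$ is reduced, and $\tilde w\in W^n(k)$. By (3), $H=G_{\tilde w}$ is $k$-defined.

**Step 6: Result 3 finishes the proof.** We apply it to $G$ acting on $W^n$ and the point $g\tilde w$. Its stabilizer $gHg^{-1}$ is $k$-defined since $g\in G(k)$, and hence so is the identity component. By (6), its limit along $\lambda$ is $\tilde w$, which is $G$-conjugate to it. So there is $u_0\in U(k)$ with $g\tilde w=u_0\tilde w$. Then $u_0^{-1}g\in G_{\tilde w}=H\subseteq G_{x'}$, and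
$$x=g\cdot x'=u_0\cdot x',\qquad u_0\in R_u(P_\lambda)(k).\qquad\blacksquare$$

Note that Result 2 was not used.

**Remark.** When $x'=\lim_{a\to 0}\lambda(a)\cdot x$ exists, the following are equivalent: $x'\in G(k)\cdot x$; $x'\in R_u(P_\lambda)(k)\cdot x$; $x$ is fixed by some $R_u(P_\lambda)(k)$-conjugate of $\lambda$. The first two are equivalent by the Main Theorem, the converse being trivial. If $x=u\cdot x'$ with $u\in R_u(P_\lambda)(k)$, then $u\lambda u^{-1}$ fixes $x$, because $\lambda$ fixes $x'$. Conversely, if $u\lambda u^{-1}$ fixes $x$ with $u\in R_u(P_\lambda)(k)$, then $\lambda$ fixes $u^{-1}x$, while $\lambda(a)u^{-1}x=(\lambda(a)u^{-1}\lambda(a)^{-1})\lambda(a)x\to x'$. So $u^{-1}x=x'$.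

## Chains of limits

Now suppose we take a limit, move by $G(k)$, take a limit along another cocharacter, and so on, and at the end return to the $G(k)$-orbit where we began.

**Theorem A.** Let $x_0,\dots,x_n\in X$ ($n\ge1$) and $\lambda_0,\dots,\lambda_{n-1}\in Y_{G,k}$ be such that $y_{i+1}:=\lim_{a\to0}\lambda_i(a)\cdot x_i$ exists and $y_{i+1}\in G(k)\cdot x_{i+1}$ for all $i<n$. If $x_n\in G(k)\cdot x_0$, then $y_{i+1}\in R_u(P_{\lambda_i})(k)\cdot x_i$ for every $i$. In particular all $x_i$ lie in one $G(k)$-orbit, so the preorder on $G(k)$-orbits generated by taking limits along $k$-defined cocharacters is a partial order.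

*Proof.* **Step 1: turn the cycle into a single limit.** Let $\Gamma=G^n\rtimes\mathbb Z/n$, with $\mathbb Z/n$ cyclically permuting the factors. This is a reductive group over $k$, in general non-connected, and it acts on $X^n$. Put $\mathbf x=(x_0,\dots,x_{n-1})$ and $\boldsymbol\lambda=(\lambda_0,\dots,\lambda_{n-1})\in Y_{\Gamma,k}$. For $i<n$ write $y_i=g_ix_i$ with $g_i\in G(k)$; since $y_n\in G(k)\cdot x_n=G(k)\cdot x_0$, also $y_n=g_nx_0$ with $g_n\in G(k)$. So
$$\lim_{a\to0}\boldsymbol\lambda(a)\cdot\mathbf x=(y_1,\dots,y_n)=(g_1x_1,\dots,g_{n-1}x_{n-1},g_nx_0).$$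
This is obtained from $\mathbf x$ by a cyclic shift followed by $(g_1,\dots,g_n)$, so it lies in $\Gamma(k)\cdot\mathbf x$.

**Step 2: compute the unipotent radical.** Conjugation by $\boldsymbol\lambda(a)\in G^n$ does not change the $\mathbb Z/n$-component of an element of $\Gamma$. So an element whose limit under this conjugation is $1$ lies in $G^n$, and $R_u(P_{\boldsymbol\lambda}(\Gamma))=\prod_iR_u(P_{\lambda_i})$.

**Step 3: conclude.** The Main Theorem for $\Gamma$ gives $(y_1,\dots,y_n)\in\prod_iR_u(P_{\lambda_i})(k)\cdot\mathbf x$, which is the first claim. Then $x_{i+1}\in G(k)\cdot y_{i+1}=G(k)\cdot x_i$ for all $i<n$, so all $x_i$ lie in one orbit. If two orbits are each below the other in the preorder, joining the two chains of limits gives a chain as in the theorem, so the two orbits coincide. $\blacksquare$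

## Which fields of conjugacy suffice

In the opening example, $G(\bar k)$-conjugacy of $x$ and $x'$ was not enough when $s\in k$ was not a $p$-th power in $k$. For rational points we can say exactly over which extension fields conjugacy is enough.

**Theorem B.** Let $K/k$ be a field extension. The following are equivalent.

- (i) For all $G,X$ over $k$ as in the setting above, all $x\in X(k)$ and all $\lambda\in Y_{G,k}$ such that $x'=\lim_{a\to0}\lambda(a)\cdot x$ exists: if $x'\in G(K)\cdot x$, then $x'\in R_u(P_\lambda)(k)\cdot x$.
- (ii) $K/k$ is separable (not necessarily algebraic).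

**Proof of (i)⇒(ii): the opening example with $n$ variables.** Suppose $K/k$ is not separable, and let $p=\operatorname{char}k>0$. By MacLane's criterion, $K$ and $k^{1/p}$ are not linearly disjoint over $k$. Taking $p$-th powers, there are $t_1,\dots,t_n\in k$ that are linearly independent over $k^p$ but linearly dependent over $K^p$. Renumbering and dividing by a nonzero coefficient, we get
$$t_1=\sum_{i\ge2}t_ic_i^p,\qquad c_i\in K,$$
and $n\ge2$ because $t_1\ne0$.

Let $G=\mathrm{GL}_n$ act by linear substitutions $g\cdot X_j=\sum_ig_{ij}X_i$ on $X=\bigoplus_j\bar kX_j^p$, let $\lambda(a)=\mathrm{diag}(a,1,\dots,1)$, and put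
$$x=\sum_{i\ge1}t_iX_i^p,\qquad x'=\sum_{i\ge2}t_iX_i^p.$$
Then $\lambda(a)\cdot x=x'+a^pt_1X_1^p\to x'$. The substitution $X_1\mapsto X_1$, $X_i\mapsto X_i+c_iX_1$ ($i\ge2$) has a matrix that differs from the identity only in the first row, where it is $(1,c_2,\dots,c_n)$; so it lies in $R_u(P_\lambda)(K)$. It sends $x'$ to $x'+\bigl(\sum_{i\ge2}t_ic_i^p\bigr)X_1^p=x$. So $x'\in G(K)\cdot x$.

On the other hand, for $g\in G(k)$ the coefficient of $X_1^p$ in $g\cdot x'=\sum_{i\ge2}t_i(g\cdot X_i)^p$ is $\sum_{i\ge2}t_ig_{1i}^p\in\sum_{i\ge2}k^pt_i$. This set does not contain $t_1$, as the $t_i$ are independent over $k^p$. So $x\notin G(k)\cdot x'$, and a fortiori $x'\notin R_u(P_\lambda)(k)\cdot x$. So (i) fails. $\blacksquare$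

**Proof of (ii)⇒(i).** Let $K/k$ be separable, $x\in X(k)$, $x'\in G(K)\cdot x$, and $U=R_u(P_\lambda)$. Embed $X$ equivariantly over $k$ into a $k$-module $V$. Then $x\in V_{\ge0}(k)$, where $V_{\ge0}=\bigoplus_{m\ge0}V_m$, and $x'$ is its image under the $k$-defined projection to $V_0$; so $x'\in X(k)$. Being the limit of $\lambda(a)\cdot x$, the point $x'$ is fixed by $\lambda(\mathbb G_m)$.

**Step 1: a $k_s$-point of $U$ that maps $x$ to $x'$.** We pass from $K$ to $k_s$. The formation of $U$ commutes with extending the base field: for a closed $k$-embedding of $G$ into some $\mathrm{GL}_N$ with $\lambda$ diagonal over $k$, $U$ is the set of points of $G$ that satisfy the equations of $R_u(P_\lambda(\mathrm{GL}_N))$, which are equations on matrix entries with coefficients in $k$. So the Main Theorem over $K$ gives a $K$-point of the $k$-scheme $T=\{u\in U:u\cdot x=x'\}$, that is, a $k$-homomorphism $k[T]\to K$. Its image $R$ is a finitely generated domain. The fraction field of $R$ is contained in $K$, so it is separable over $k$, and $\bar k\otimes_kR\subseteq\bar k\otimes_k\operatorname{Frac}R$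 is reduced. Hence $\operatorname{Spec}R$ is geometrically reduced and nonempty, so it has a $k_s$-point (Borel, *Linear Algebraic Groups*, AG.13.3). As $\operatorname{Spec}R$ is a closed subscheme of $T$, there is $u_0\in U(k_s)$ with $u_0\cdot x=x'$.

For $\sigma\in\mathrm{Gal}(k_s/k)$ the element $\sigma(u_0)$ also maps $x$ to $x'$, so $u_0\sigma(u_0)^{-1}$ is a $k_s$-point of $U_{x'}:=U\cap G_{x'}$. The group $U_{x'}$ need not be $k$-defined, so we use only the part of it that its $k_s$-points can see.

**Step 2: a $k$-defined group $D'$.** Let $D$ be the Zariski closure of $U_{x'}(k_s)$, a closed subgroup contained in $U_{x'}$. It is defined over $k_s$, and Galois-stable because $x'\in X(k)$, hence $k$-defined (Borel, AG.14.4). For $a\in k_s^*$, the element $\lambda(a)\in G(k_s)$ fixes $x'$ and normalizes $U$, so it normalizes $U_{x'}(k_s)$, hence $D$. The condition $\lambda(a)D\lambda(a)^{-1}\subseteq D$ on $a$ is closed and $k_s^*$ is dense in $\mathbb G_m$, so $\lambda(\mathbb G_m)$ normalizes $D$. Let $D'=\lambda(\mathbb G_m)D$. It is the image of the $k$-group $\mathbb G_m\ltimes D$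 under a $k$-morphism of groups, so it is a $k$-defined closed subgroup.

**Step 3: a vector whose line has stabilizer $D'$, and its rational translate.** By Chevalley's theorem (Borel, Thm. 5.1) there are a $k$-module $W$ and $0\ne w\in W(k)$ with $D'=\{h\in G:h\bar kw=\bar kw\}$. Let $\chi$ be the $k$-defined character by which $D'$ acts on $\bar kw$. Then $\chi|_D=1$ since $D$, as a subgroup of $U$, is unipotent; and $\lambda(a)w=a^mw$ for some $m\in\mathbb Z$. Put
$$y=u_0^{-1}w.$$
For $\sigma\in\mathrm{Gal}(k_s/k)$ the element $u_0\sigma(u_0)^{-1}\in U_{x'}(k_s)\subseteq D$ fixes $w$. Hence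
$$\sigma(y)=\sigma(u_0)^{-1}w=u_0^{-1}\bigl(u_0\sigma(u_0)^{-1}\bigr)w=u_0^{-1}w=y.$$
As $y\in W(k_s)$ is Galois-invariant, $y\in W(k)$.

**Step 4: the limit of $y$ is $w$, after removing the scalar $a^m$.** Let $G_1=G\times\mathbb G_m$ act on $W$ by $(h,c)\cdot v=c\,hv$, and let $\lambda_1(a)=(\lambda(a),a^{-m})\in Y_{G_1,k}$. The factor $\mathbb G_m$ is central, so $R_u(P_{\lambda_1})=U\times1$. Since $\lambda_1(a)\cdot w=a^{-m}a^mw=w$,
$$\lambda_1(a)\cdot y=(\lambda(a)u_0^{-1}\lambda(a)^{-1})\,a^{-m}\lambda(a)w=(\lambda(a)u_0^{-1}\lambda(a)^{-1})w\longrightarrow w=u_0y.$$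
So the limit of $y$ along $\lambda_1$ is $w$, and $w$ is $G_1$-conjugate to $y$.

**Step 5: the stabilizer of $y$ is $k$-defined.** This is the hypothesis of Result 3. The pair $(h,c)$ fixes $w$ if and only if $hw=c^{-1}w$, so the stabilizer of $w$ in $G_1$ is $\{(h,\chi(h)^{-1}):h\in D'\}$. This is the image of $D'$ under a $k$-morphism of groups, so it is $k$-defined. The stabilizer $S$ of $y$ is its conjugate by $(u_0,1)^{-1}\in G_1(k_s)$, so it is $k_s$-defined. Its $k_s$-points are dense in it and are permuted by the Galois group, because $y\in W(k)$. So $S$ is Galois-stable, hence $k$-defined, as is its identity component.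

**Step 6: conclude.** By Result 3 there is $u_1\in U(k)$ with $u_1y=w$. Then $u_1u_0^{-1}w=u_1y=w$, so $u_1u_0^{-1}\in U\cap D'$. We claim $U\cap D'=D$. If $\lambda(a)d\in U$ with $d\in D\subseteq U$, then $\lambda(a)\in U$. But $\lambda(a)$ commutes with $\lambda(\mathbb G_m)$, so its limit under conjugation by $\lambda(b)$, $b\to0$, is $\lambda(a)$ itself; hence $\lambda(a)=1$ and $\lambda(a)d=d\in D$. So $u_1u_0^{-1}\in D\subseteq G_{x'}$, and
$$u_1\cdot x=(u_1u_0^{-1})u_0\cdot x=(u_1u_0^{-1})\cdot x'=x',\qquad u_1\in R_u(P_\lambda)(k).\qquad\blacksquare$$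

If $k$ is imperfect, then $\bar k/k$ is not separable, so in the Main Theorem the hypothesis "$G(k)$-conjugate" cannot be weakened to "$G(\bar k)$-conjugate". Since $k_s/k$ is separable, for $x\in X(k)$ it can be weakened to "$G(k_s)$-conjugate".
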